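\title{Symmetries and conservation laws of third-order evolution systems attached to Jordan triple systems}

\begin{abstract}
We study systems $\mathbf u_t=\mathbf u_{xxx}+\cdots$ whose coefficients form a torsion-free affine connection $\nabla$ and a $(1,3)$-tensor. A higher symmetry of order at least five is known to force five conditions; they say that the curvature and a trilinear product $\sigma$ are parallel and that $\sigma$ makes every tangent space a Jordan triple system. We ask whether these conditions imply an infinite set of higher symmetries and of nondegenerate conservation laws. For symmetries the answer is yes: there is a commuting hierarchy with one symmetry of every odd order. For conservation laws the answer is no, already for two components. The leading Hessians of conserved densities of positive order are exactly the parallel symmetric forms that are invariant under $\sigma$, so nondegenerate conservation laws of positive order exist, and then exist in every order, if and only if one such form is nondegenerate.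
\end{abstract}

\section{Introduction}

\subsection{The systems}
Let $\mathbf u=(u^1,\dots,u^N)$ be a function of $x$ and $t$ with values in a connected open set $M\subset\mathbb R^N$. We write $\mathbf u_k=\partial^k\mathbf u/\partial x^k$, with components $u^i_k$, and sum over repeated indices. We consider the systems
\begin{equation}\label{eq:sys}
u^i_t=u^i_3+3\alpha^i_{jk}u^j_1u^k_2+\Bigl(\frac{\partial\alpha^i_{km}}{\partial u^j}+2\alpha^i_{jr}\alpha^r_{km}-\alpha^i_{rj}\alpha^r_{km}+\beta^i_{jkm}\Bigr)u^j_1u^k_1u^m_1,\qquad i=1,\dots,N,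
\end{equation}
where $\alpha^i_{jk}$ and $\beta^i_{jkm}$ are smooth functions on $M$. The class \eqref{eq:sys} is preserved by point transformations $\mathbf u\mapsto\mathbf\Phi(\mathbf u)$. Under them the $\alpha^i_{jk}$ transform as the components of an affine connection and the $\beta^i_{jkm}$ as the components of a $(1,3)$-tensor, $\beta(X,Y,Z)^i=\beta^i_{jkm}X^jY^kZ^m$. Only $\beta(\mathbf u_1,\mathbf u_1,\mathbf u_1)$ enters the system, so we take $\beta$ totally symmetric. A property of \eqref{eq:sys} that survives point transformations should therefore be expressible through the geometry of the pair $(\alpha,\beta)$. Our conventions are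
\begin{gather*}
(\nabla_XY)^i=X^j\bigl(\partial_jY^i+\alpha^i_{jk}Y^k\bigr),\qquad T(X,Y)=\nabla_XY-\nabla_YX-[X,Y],\\
R(X,Y,Z)=\nabla_Y\nabla_ZX-\nabla_Z\nabla_YX-\nabla_{[Y,Z]}X .
\end{gather*}
Thus $R(\,\cdot\,,Y,Z)$ is the curvature operator of the pair $(Y,Z)$, and $R$ is antisymmetric in its last two arguments. All results below concern the torsion-free case $T=0$, that is, $\alpha^i_{jk}=\alpha^i_{kj}$. In this case we put
\begin{equation}\label{eq:sigma}
\sigma(X,Y,Z)=\beta(X,Y,Z)-\tfrac13R(X,Y,Z)+\tfrac13R(Z,X,Y),\qquad L(X,Y)Z=\sigma(X,Y,Z),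
\end{equation}
and we consider the conditions
\begin{gather}
\nabla R=0,\tag{C1}\label{C1}\\
\nabla\sigma=0,\tag{C2}\label{C2}\\
R(X,Y,Z)=\sigma(X,Z,Y)-\sigma(X,Y,Z),\tag{C3}\label{C3}\\
\sigma(X,Y,Z)=\sigma(Z,Y,X),\tag{C4}\label{C4}\\
\begin{split}
\sigma(X,\sigma(B,A,Y),Z)-\sigma(Z,Y,\sigma(X,B,A))\qquad\qquad\qquad\qquad\\
{}+\sigma(A,B,\sigma(X,Y,Z))-\sigma(X,Y,\sigma(A,B,Z))=0 .
\end{split}\tag{C5}\label{C5}
\end{gather}
A vector space with a trilinear product satisfying \eqref{C4} and \eqref{C5} is called a \emph{Jordan triple system}. So the conditions say that every tangent space $T_uM$ is a Jordan triple system, that parallel transport preserves the product, and that the product determines the curvature.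

\subsection{Symmetries and conservation laws}
A \emph{differential function} is a smooth function of $\mathbf u\in M$ and of finitely many of the variables $\mathbf u_1,\mathbf u_2,\dots\in\mathbb R^N$. The total derivative is $D_x=\sum_j u^i_{j+1}\,\partial/\partial u^i_j$, with $\mathbf u_0=\mathbf u$. An evolution system $\mathbf u_\tau=P$ acts on differential functions by $D_\tau=\sum_j(D_x^jP^i)\,\partial/\partial u^i_j$, which commutes with $D_x$. Two systems $\mathbf u_{\tau_1}=P_1$ and $\mathbf u_{\tau_2}=P_2$ \emph{commute} if $D_{\tau_1}P_2=D_{\tau_2}P_1$. We write $\sim$ for equality modulo $\operatorname{Im}D_x$.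

A \emph{symmetry of order $n$} of \eqref{eq:sys} is a system $\mathbf u_\tau=\mathbf u_n+\mathbf G(\mathbf u,\dots,\mathbf u_{n-1})$ that commutes with \eqref{eq:sys}; it is a \emph{higher symmetry} if $n>3$. A \emph{conserved density}, or conservation law, is a differential function $\rho$ with $D_t\rho\sim0$; then $\int\rho\,dx$ is constant in time whenever boundary terms vanish. Densities are taken modulo $\operatorname{Im}D_x$, and the \emph{order} of $\rho$ is the least $k$ such that the class of $\rho$ contains a function of $\mathbf u,\dots,\mathbf u_k$. For such a representative we put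
\[
\operatorname{Hess}_k\rho=\bigl(\partial^2\rho/\partial u^i_k\,\partial u^j_k\bigr)_{i,j=1}^N ,
\]
and we call the conservation law \emph{nondegenerate} if this matrix is nondegenerate. Nondegeneracy means that the leading part of the density involves the $k$th derivative of $\mathbf u$ in every direction; it excludes, for instance, densities that depend on only some of the components of $\mathbf u$. An \emph{infinite set} of symmetries or conservation laws means infinitely many of them with unbounded orders.

It is known that if a system \eqref{eq:sys} with $T=0$ has a higher symmetry of order at least $5$, then \eqref{C1}--\eqref{C5} hold. We quote this result as background; no proof below depends on it. It raises the converse question.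

\medskip
\noindent\textbf{Question.} \emph{Let a system \eqref{eq:sys} with $T=0$ satisfy \eqref{C1}--\eqref{C5}. Does it have an infinite set of higher symmetries and an infinite set of nondegenerate conservation laws?}
\medskip

The simplest cases suggest that it does. If $\alpha=0$ and $\beta=0$, the system is $\mathbf u_t=\mathbf u_3$. Every $\mathbf u_\tau=\mathbf u_n$ is a symmetry, and for every constant symmetric form $g$
\[
D_t\,\tfrac12g(\mathbf u_k,\mathbf u_k)=D_x\bigl(g(\mathbf u_k,\mathbf u_{k+2})-\tfrac12g(\mathbf u_{k+1},\mathbf u_{k+1})\bigr).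
\]
If $N=1$, the coordinate $\Phi(u)$ with $\Phi''=\alpha\Phi'$, $\Phi'\ne0$, makes $\alpha=0$. Then $R=0$, $\sigma=\beta$, condition \eqref{C2} says that $\beta=c$ is constant, and the other conditions hold trivially. The system is $u_t=u_3+cu_1^3$, so $q=u_1$ solves the modified Korteweg--de Vries equation $q_t=q_3+3cq^2q_1$, and the answer is again yes (Corollary~\ref{cor:point}). In both cases, however, the connection preserves a nondegenerate symmetric form. Conditions \eqref{C1}--\eqref{C5} do not mention such a form, and this is where the two halves of the question part.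

\subsection{Results}

\begin{theorem}\label{thm:counter}
Let $N=2$, $\mathbf u=(u,v)$, and consider
\begin{equation}\label{eq:example}
u_t=u_3+2u_1^3,\qquad v_t=v_3+3v\,u_1u_2+3u_1^2v_1 .
\end{equation}
This is a system \eqref{eq:sys} with $T=0$ satisfying \eqref{C1}--\eqref{C5}. Every conserved density $\rho$ of order $k\ge1$ has $\operatorname{Hess}_k\rho=\operatorname{diag}(c,0)$ with $c$ constant. Hence \eqref{eq:example} has no nondegenerate conservation law of order $\ge1$, and the answer to the Question is negative.
\end{theorem}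

\begin{theorem}\label{thm:sym}
Every system \eqref{eq:sys} with $T=0$ satisfying \eqref{C1}--\eqref{C5} has, for every odd $n\ge1$, a symmetry $\mathbf u_\tau=\mathbf u_n+\cdots$ of order $n$. All these symmetries commute pairwise.
\end{theorem}

Together with the known result quoted above, this shows that for $T=0$ the existence of a higher symmetry of order at least $5$ is equivalent to \eqref{C1}--\eqref{C5}.

\begin{theorem}\label{thm:cons}
Under the hypotheses of Theorem~\ref{thm:sym}, let $\mathcal G$ be the space of symmetric bilinear forms $g$ on $M$, degenerate ones allowed, such that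
\begin{equation}\label{eq:inv}
\nabla g=0,\qquad g\bigl(\sigma(X,Y,Z),A\bigr)=g\bigl(Z,\sigma(Y,X,A)\bigr).
\end{equation}
\begin{itemize}
\item[(a)] If $\rho$ is a conserved density of order $k\ge1$, then $\operatorname{Hess}_k\rho\in\mathcal G$.
\item[(b)] For every nonzero $g\in\mathcal G$ and every $k\ge1$ there is a conserved density $\rho$ of order exactly $k$ with $\operatorname{Hess}_k\rho=g$.
\end{itemize}
Hence the following are equivalent: \textup{(i)} there is an infinite set of nondegenerate conservation laws; \textup{(ii)} there is a nondegenerate conservation law of order $\ge1$; \textup{(iii)} $\mathcal G$ contains a nondegenerate form; \textup{(iv)} there is a nondegenerate conservation law of every order $k\ge1$.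
\end{theorem}

A parallel form has constant rank on the connected set $M$. So by (a) a Hessian of order $k\ge1$ is nondegenerate everywhere as soon as it is nondegenerate at one point. The restriction to orders $\ge1$ in (ii) cannot be dropped (Remark~\ref{rem:order0}). We call a symmetric form on a Jordan triple system \emph{invariant} if it satisfies the second identity in \eqref{eq:inv}, that is, if $L(Y,X)$ is adjoint to $L(X,Y)$.

\begin{corollary}\label{cor:point}
Assume the hypotheses of Theorem~\ref{thm:sym}.
\begin{itemize}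
\item[(a)] If $M$ is simply connected and $u_0\in M$, then \textup{(iii)} holds if and only if the Jordan triple system $(T_{u_0}M,\sigma(u_0))$ has a nondegenerate invariant symmetric form.
\item[(b)] The answer to the Question is positive whenever the form $\operatorname{tr}L(X,Y)+\operatorname{tr}L(Y,X)$ is nondegenerate.
\item[(c)] For $N=1$ the answer is positive locally, so $N=2$ is the smallest dimension of a counterexample.
\end{itemize}
\end{corollary}

We work over $\mathbb R$; the same proofs work over $\mathbb C$ with analytic functions.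

The paper has two parts. The obstruction comes first: a conserved density satisfies a linear operator equation, whose two leading coefficients give the two conditions \eqref{eq:inv}. We carry this out in coordinates for \eqref{eq:example} (Section~\ref{sec:counter}) and covariantly in general (Section~\ref{sec:hessian}). The construction comes second. From $\sigma$ and $g$ we build a $3$-graded Lie algebra (Section~\ref{sec:lie}), obtain commuting polynomial flows from a Lax operator with values in it (Section~\ref{sec:flows}), and transport the flows and their densities to $M$ (Sections~\ref{sec:transfer} and~\ref{sec:densities}). Section~\ref{sec:point} proves Corollary~\ref{cor:point} and gives a flat counterexample.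

\section{Variations and the covariant form of the system}\label{sec:prelim}

\subsection{The variational derivative}
For a vector differential function $P$, the \emph{Fr\'echet derivative} is the matrix operator $P_*=\sum_j(\partial P/\partial\mathbf u_j)D_x^j$. The \emph{formal adjoint} of $aD_x^j$, with $a$ a matrix, is $(aD_x^j)^\dagger=(-D_x)^j\circ a^{T}$; integration by parts gives $\langle G,\mathcal DV\rangle\sim\langle\mathcal D^\dagger G,V\rangle$, where $\langle G,V\rangle=G_iV^i$. The \emph{variational derivative} of a scalar function is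
\[
\frac{\delta\rho}{\delta u^i}=\sum_j(-D_x)^j\frac{\partial\rho}{\partial u^i_j}.
\]
It annihilates $\operatorname{Im}D_x$, so it depends only on the class of $\rho$. We also use the following in each argument on ``highest derivatives'': if $\varphi$ depends on $\mathbf u_r$ and on no higher derivative, then $D_x\varphi$ depends on $\mathbf u_{r+1}$, through the term $(\partial\varphi/\partial u^i_r)\,u^i_{r+1}$.

\begin{lemma}\label{lem:hess}
Let $\rho=\rho(\mathbf u,\dots,\mathbf u_k)$ and $G=\delta\rho/\delta\mathbf u$. Then $G$ depends only on $\mathbf u,\dots,\mathbf u_{2k}$, and if $k\ge1$, then $\partial G/\partial\mathbf u_{2k}=(-1)^k\operatorname{Hess}_k\rho$. Consequently, for $k\ge1$ the matrix $\operatorname{Hess}_k\rho$ is the same for all functions of $\mathbf u,\dots,\mathbf u_k$ in the class of $\rho$, and if it is nonzero, then $\rho$ has order exactly $k$.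
\end{lemma}

\begin{proof}
The term $(-D_x)^j\partial\rho/\partial u^i_j$ involves derivatives up to $\mathbf u_{j+k}$. So $\mathbf u_{2k}$ occurs only for $j=k$, where it occurs as $(-1)^k(\partial^2\rho/\partial u^i_k\partial u^l_k)\,u^l_{2k}$ if $k\ge1$. Since $G$ depends only on the class, so does the Hessian. If the class contained a function of $\mathbf u,\dots,\mathbf u_{k-1}$, then $G$ would not depend on $\mathbf u_{2k}$.
\end{proof}

For $k\ge1$ a point transformation sends $\mathbf u_k$ to $\mathbf\Phi'(\mathbf u)\mathbf u_k$ plus lower derivatives, so $\operatorname{Hess}_k\rho$ transforms as a symmetric bilinear form on $TM$. For $k=0$ it does not, which is a first sign that order $0$ is exceptional.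

To linearize identities we adjoin new independent variables $V=V_0,V_1,V_2,\dots\in\mathbb R^N$ with $D_xV_j=V_{j+1}$, and define the variation of a function $\varphi$ of the $\mathbf u_j$ by $D_\varepsilon\varphi=\sum_j(\partial\varphi/\partial u^i_j)V^i_j=\varphi_*V$. It commutes with $D_x$. We apply $D_\varepsilon$ only to functions of the $\mathbf u_j$. For a system $\mathbf u_t=F$ we extend $D_t$ by $D_tV_j=D_x^jF_*V$. Then $D_t$ still commutes with $D_x$, and $D_tD_\varepsilon\varphi=D_\varepsilon D_t\varphi$, because both sides equal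
\[
\sum_{j,m}\frac{\partial^2\varphi}{\partial u^i_j\partial u^l_m}\,(D_x^jF^i)V^l_m+\sum_j\frac{\partial\varphi}{\partial u^i_j}\,D_x^j(F_*V)^i .
\]

\begin{lemma}\label{lem:cosym}
If $\rho$ is a conserved density of $\mathbf u_t=F$ and $G=\delta\rho/\delta\mathbf u$, then $D_tG+F_*^\dagger G=0$.
\end{lemma}

\begin{proof}
Let $D_t\rho=D_x\eta$. Integration by parts gives $D_\varepsilon\rho\sim\langle G,V\rangle$, and $D_tD_\varepsilon\rho=D_xD_\varepsilon\eta\sim0$. Hence
\[
0\sim D_t\langle G,V\rangle=\langle D_tG,V\rangle+\langle G,F_*V\rangle\sim\langle D_tG+F_*^\dagger G,V\rangle .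
\]
The variational derivative with respect to $V$ kills total derivatives and sends the last expression to $D_tG+F_*^\dagger G$.
\end{proof}

\subsection{Covariant derivatives}
From now on $T=0$. Write $\alpha(X,Y)^i=\alpha^i_{jk}X^jY^k$. Let $\partial$ be one of the derivations $D_x$, $D_\tau$, $D_\varepsilon$, so that $\partial\mathbf u$ is $\mathbf u_1$, $P$ or $V$. For a vector function $A$, thought of as a tangent vector at the point $\mathbf u$, put
\[
\nabla_\partial A=\partial A+\alpha(\partial\mathbf u,A),
\]
and write $\nabla_x,\nabla_\tau,\nabla_\varepsilon$ for the three cases. On covector functions $G$ and on tensors of higher rank, $\nabla_\partial$ is defined by the Leibniz rule, for instance $\partial\langle G,A\rangle=\langle\nabla_\partial G,A\rangle+\langle G,\nabla_\partial A\rangle$. For a tensor field $S$ on $M$ this gives $\nabla_\partial S=\nabla_{\partial\mathbf u}S$, so a parallel tensor field passes through $\nabla_\partial$ like a constant.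

\begin{lemma}\label{lem:comm}
Let $\partial_1,\partial_2$ be two such derivations and $\nabla_1,\nabla_2$ the corresponding covariant derivatives. Then $\nabla_1\partial_2\mathbf u-\nabla_2\partial_1\mathbf u=[\partial_1,\partial_2]\mathbf u$. If $[\partial_1,\partial_2]$ vanishes on $\mathbf u$ and on $A$, then $[\nabla_1,\nabla_2]A=R(A,\partial_1\mathbf u,\partial_2\mathbf u)$.
\end{lemma}

\begin{proof}
The first identity is the symmetry of $\alpha$. For the second, put $Y=\partial_1\mathbf u$, $Z=\partial_2\mathbf u$ and expand: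
\[
\nabla_1\nabla_2A=\partial_1\partial_2A+\alpha(\partial_1\partial_2\mathbf u,A)+\alpha(Z,\partial_1A)+\alpha(Y,\partial_2A)+(Y^j\partial_j\alpha)(Z,A)+\alpha(Y,\alpha(Z,A)).
\]
On antisymmetrizing in $1,2$ the first four terms cancel, and the last two give the coordinate expression of $R(A,Y,Z)$.
\end{proof}

In particular, for a system $\mathbf u_\tau=P$,
\begin{equation}\label{eq:comm}
\nabla_\tau\mathbf u_1=\nabla_xP,\qquad[\nabla_x,\nabla_\tau]A=R(A,\mathbf u_1,P),
\end{equation}
and two systems commute if and only if $\nabla_{\tau_1}P_2=\nabla_{\tau_2}P_1$.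

Put $W_0=\mathbf u_1$ and $W_j=\nabla_x^jW_0$. By induction, $W_j=\mathbf u_{j+1}+(\text{a function of }\mathbf u,\dots,\mathbf u_j)$. From $W_1=\mathbf u_2+\alpha(\mathbf u_1,\mathbf u_1)$ and the symmetry of $\alpha$,
\[
W_2^i=u^i_3+3\alpha^i_{jk}u^j_1u^k_2+\bigl(\partial_j\alpha^i_{km}+\alpha^i_{jr}\alpha^r_{km}\bigr)u^j_1u^k_1u^m_1 .
\]
For $T=0$ the two quadratic terms in \eqref{eq:sys} combine to $\alpha^i_{jr}\alpha^r_{km}$, and $\sigma(X,X,X)=\beta(X,X,X)$ because $R(X,X,X)=0$. So \eqref{eq:sys} is the system
\begin{equation}\label{eq:cov}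
\mathbf u_t=F=W_2+\sigma(W_0,W_0,W_0),
\end{equation}
whose invariance under point transformations is now visible.

\subsection{The conditions in operator form}
By \eqref{C4}, $\sigma(Z,Y,\sigma(X,B,A))=\sigma(\sigma(A,B,X),Y,Z)$. So, given \eqref{C4}, condition \eqref{C5} is equivalent to
\begin{equation}\label{eq:J}
[L(A,B),L(X,Y)]=L\bigl(L(A,B)X,Y\bigr)-L\bigl(X,L(B,A)Y\bigr),
\end{equation}
and \eqref{C3} is equivalent to
\begin{equation}\label{eq:Delta}
R(\,\cdot\,,Y,Z)=\Delta(Y,Z):=L(Y,Z)-L(Z,Y).
\end{equation}

\begin{remark}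
Only \eqref{C2} and \eqref{C5} restrict the system. Condition \eqref{C4} follows from \eqref{eq:sigma} and $R(X,Y,Z)=-R(X,Z,Y)$. The right side of \eqref{C3} equals $\frac23R(X,Y,Z)+\frac13\bigl(R(Y,X,Z)-R(Z,X,Y)\bigr)$, which is $R(X,Y,Z)$ by the Bianchi identity $R(X,Y,Z)+R(Y,Z,X)+R(Z,X,Y)=0$ of a torsion-free connection. Finally \eqref{C1} follows from \eqref{C2} and \eqref{C3}.
\end{remark}

The next computation shows how the two conditions \eqref{eq:inv} produce a conservation law. It is the case $k=1$ of Theorem~\ref{thm:cons}(b).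

\begin{example}\label{ex:first}
Assume \eqref{C2}, \eqref{C4} and let $g$ satisfy \eqref{eq:inv}. Since $\nabla g=0$, equations \eqref{eq:comm} and \eqref{eq:cov} give
\[
D_t\,\tfrac12g(W_0,W_0)=g(W_0,\nabla_xF)\sim-g(W_1,F)=-g(W_1,W_2)-g\bigl(W_1,\sigma(W_0,W_0,W_0)\bigr).
\]
The first term is $-\frac12D_xg(W_1,W_1)$. For the second, let $\varphi(X)=g(X,\sigma(X,X,X))$. Its derivative in the direction $Y$ is
\[
g(Y,\sigma(X,X,X))+2g(X,\sigma(X,X,Y))+g(X,\sigma(X,Y,X)).
\]
Invariance gives $g(\sigma(X,X,Y),X)=g(Y,\sigma(X,X,X))$ and $g(\sigma(X,Y,X),X)=g(X,\sigma(Y,X,X))=g(X,\sigma(X,X,Y))$, so the derivative is $4g(Y,\sigma(X,X,X))$. The second term is therefore $-\frac14D_x\varphi(W_0)$, and $\frac12g(\mathbf u_1,\mathbf u_1)$ is a conserved density with Hessian $g$.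
\end{example}

\section{The counterexample}\label{sec:counter}

If $g\in\mathcal G$ is nondegenerate, then $\nabla$ is the Levi-Civita connection of the pseudo-Riemannian metric $g$. To find a counterexample one looks for a connection that satisfies \eqref{C1}--\eqref{C5} with a suitable $\beta$ and preserves no metric. System \eqref{eq:example} comes from such a connection on the plane, in which $du$ is parallel and the curvature operator is nilpotent.

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
Let $M$ be $\mathbb R^2$ or any connected open subset of it. For tangent vectors $X,Y,Z,A,B$ let $x,y,z,a,b$ denote the values of $du$ on them. Put $\alpha^v_{uu}=v$, let all other $\alpha^i_{jk}$ vanish, and let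
\[
\beta(X,Y,Z)=\tfrac23\,(xyZ+yzX+zxY).
\]
The $\alpha^i_{jk}$ are symmetric in $j,k$, so $T=0$.

\emph{The system.} A product $\alpha^i_{jr}\alpha^r_{km}$ vanishes, since the first factor forces $r=u$ and $\alpha^u_{km}=0$. The terms $3\alpha^i_{jk}u^j_1u^k_2$ and $\partial_j\alpha^i_{km}u^j_1u^k_1u^m_1$ contribute $3vu_1u_2$ and $u_1^2v_1$ to the equation for $v$, and $\beta(\mathbf u_1,\mathbf u_1,\mathbf u_1)=2u_1^2\,\mathbf u_1$. The sum is \eqref{eq:example}.

\emph{The conditions.} We have $\nabla_{\partial_u}\partial_u=v\partial_v$, and the other $\nabla_{\partial_i}\partial_j$ vanish. Hence $R(\partial_u,\partial_u,\partial_v)=-\nabla_{\partial_v}(v\partial_v)=-\partial_v$ and $R(\partial_v,\partial_u,\partial_v)=0$. These two values determine $R$, and they agree with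
\[
R(X,Y,Z)=x(zY-yZ).
\]
Then \eqref{eq:sigma} gives
\[
\sigma(X,Y,Z)=\tfrac23(xyZ+yzX+zxY)-\tfrac13(xzY-xyZ)+\tfrac13(zyX-zxY)=y\,(xZ+zX).
\]
The form $du$ is parallel, because $(\nabla_jdu)_k=-\alpha^u_{jk}=0$. Both $R$ and $\sigma$ are built from $du$ and the identity, so \eqref{C1} and \eqref{C2} hold. Condition \eqref{C4} is visible in the formula, and \eqref{C3} reads $z(xY+yX)-y(xZ+zX)=x(zY-yZ)$. For \eqref{eq:J} note that $du(\sigma(X,Y,Z))=2xyz$. Then
\begin{align*}
L(A,B)L(X,Y)Z&=by\,(axZ+azX+2xzA),\\
L(X,Y)L(A,B)Z&=by\,(axZ+xzA+2azX),\\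
L(L(A,B)X,Y)Z&=by\,(2axZ+azX+xzA),\\
L(X,L(B,A)Y)Z&=2aby\,(xZ+zX).
\end{align*}
The first line minus the second and the third minus the fourth both equal $byz\,(xA-aX)$. This proves \eqref{eq:J}, hence \eqref{C5}.

\emph{The conservation laws.} Let $\rho(\mathbf u,\dots,\mathbf u_k)$ be conserved, $k\ge1$, and put $G=\delta\rho/\delta\mathbf u$, $s=\operatorname{Hess}_k\rho$. By Lemma~\ref{lem:hess}, $s$ is, up to sign, the leading coefficient of the operator $G_*$. We get an equation for $G_*$ by applying $D_\varepsilon$ to the identity of Lemma~\ref{lem:cosym}. Since $D_\varepsilon D_tG=D_t(G_*V)=D_t(G_*)V+G_*F_*V$, where $D_t(G_*)$ is obtained by differentiating the coefficients, the result is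
\begin{equation}\label{eq:lin}
D_t(G_*)+G_*F_*+F_*^\dagger G_*+K=0,\qquad (KV)_r=\sum_{j,m}(-D_x)^j\Bigl(G_i\,\frac{\partial^2F^i}{\partial u^r_j\,\partial u^l_m}\,V^l_m\Bigr).
\end{equation}
In every monomial of $F$ the orders of the derivatives add up to $3$, so only $j+m\le3$ contributes and $K$ has order at most $3<2k+2$. The operator $D_t(G_*)$ has order at most $2k$. Thus the coefficient of $D_x^{2k+2}$ in $G_*F_*+F_*^\dagger G_*$ vanishes. Write
\[
G_*=s'D_x^{2k}+s''D_x^{2k-1}+\cdots,\quad s'=(-1)^ks,\qquad F_*=D_x^3+3\Gamma D_x^2+\cdots,\quad\Gamma=\begin{pmatrix}0&0\\vu_1&0\end{pmatrix},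
\]
so that $F_*^\dagger=-D_x^3+3\Gamma^TD_x^2+\cdots$. The coefficient of $D_x^{2k+2}$ is $(s''+3s'\Gamma)+(-3D_xs'-s''+3\Gamma^Ts')$. The unknown $s''$ cancels, and we obtain $D_xs=s\Gamma+\Gamma^Ts$, that is,
\[
D_xs_{22}=0,\qquad D_xs_{12}=s_{22}\,vu_1,\qquad D_xs_{11}=2s_{12}\,vu_1 .
\]
The first equation makes $s_{22}$ constant. In the second, the right side contains no derivative beyond $u_1$, so $s_{12}$ is a function of $u,v$ with $\partial_vs_{12}=0$ and $\partial_us_{12}=s_{22}v$. Equality of the mixed derivatives gives $s_{22}=0$, and then $s_{12}$ is constant. The third equation now has the same form: $\partial_vs_{11}=0$ and $\partial_us_{11}=2s_{12}v$ give $s_{12}=0$ and $s_{11}$ constant. So $s=\operatorname{diag}(c,0)$.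
\end{proof}

Since $\Gamma=\alpha(\mathbf u_1,\,\cdot\,)$, the equation $D_xs=s\Gamma+\Gamma^Ts$ is $\nabla_xs=0$ in coordinates. The reason why it has only degenerate solutions is the curvature. A parallel form $s$ makes every curvature operator skew: apply $YZ-ZY-[Y,Z]=0$ to the function $s(A,B)$ to get
\begin{equation}\label{eq:skew}
s(R(A,Y,Z),B)+s(A,R(B,Y,Z))=0 .
\end{equation}
Here $R(\,\cdot\,,\partial_u,\partial_v)$ sends $\partial_u$ to $-\partial_v$ and $\partial_v$ to $0$. Taking $A=\partial_u$ and $B=\partial_u$, then $B=\partial_v$, gives $s(\partial_v,\partial_u)=s(\partial_v,\partial_v)=0$. The form $du^2$ satisfies both conditions \eqref{eq:inv}, each side of the second being $2xyza$, so $\mathcal G=\mathbb R\,du^2$ for this system.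

\begin{remark}\label{rem:order0}
System \eqref{eq:example} has the conserved density $v^2+\cos2u$ of order $0$:
\[
D_t(v^2)=D_x\bigl(2vv_2-v_1^2+3u_1^2v^2\bigr),\qquad D_t\cos2u=D_x\bigl(-2u_2\sin2u+2u_1^2\cos2u\bigr).
\]
Its Hessian $\operatorname{diag}(-4\cos2u,\,2)$ is nondegenerate where $\cos2u\ne0$, for instance everywhere on the strip $M=\{|u|<\pi/4\}$. So ``order $\ge1$'' in Theorem~\ref{thm:cons}(ii) cannot be replaced by ``order $\ge0$''.
\end{remark}

\section{The Hessian of a conserved density}\label{sec:hessian}

From here on, \eqref{C1}--\eqref{C5} hold. The coefficient of $D_x^{2k+2}$ in \eqref{eq:lin} gave $\nabla s=0$. The invariance of $s$ under $\sigma$ lies one coefficient deeper, where the coordinate expressions carry many connection terms. We therefore repeat the computation with $\nabla_x$ in place of $D_x$. The gain is that the linearized operator then has no second-order term, and its first-order coefficient is a multiple of $L(W_0,W_0)$.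

An operator $\sum_{j\le n}a_jD_x^j$ can be written uniquely as $\sum_{j\le n}h_j\nabla_x^j$, with $h_n=a_n$, and the formal adjoint of $\nabla_x$ on vectors is $-\nabla_x$ on covectors. An expression linear in $V$ is said to have order $\le m$ if it involves only $V_0,\dots,V_m$.

\begin{lemma}\label{lem:F}
Define the operator $\mathbb F$ by $\mathbb FV=\nabla_tV$, and let $L=L(W_0,W_0)$. Then
\[
\mathbb F=\nabla_x^3+3L\nabla_x+B,\qquad BV=2R(W_1,V,W_0)+R(W_0,V,W_1).
\]
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:comm}, $\nabla_tV=\nabla_\varepsilon F$, $\nabla_\varepsilon W_0=\nabla_xV$ and $[\nabla_\varepsilon,\nabla_x]A=R(A,V,W_0)$. Hence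
\begin{equation}\label{eq:varW}
\nabla_\varepsilon W_1=\nabla_x^2V+R(W_0,V,W_0),\qquad\nabla_\varepsilon W_2=\nabla_x\nabla_\varepsilon W_1+R(W_1,V,W_0).
\end{equation}
By \eqref{C2} and \eqref{C4}, $\nabla_\varepsilon\sigma(W_0,W_0,W_0)=2L\nabla_xV+\sigma(W_0,\nabla_xV,W_0)$. By \eqref{C1},
\[
\nabla_xR(W_0,V,W_0)=R(W_0,\nabla_xV,W_0)+R(W_1,V,W_0)+R(W_0,V,W_1),
\]
and by \eqref{C3}, $R(W_0,Z,W_0)=LZ-\sigma(W_0,Z,W_0)$. The terms with $\nabla_xV$ add up to $3L\nabla_xV$ and those with $V$ to $BV$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:cons}\textup{(a)}]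
Let $\rho(\mathbf u,\dots,\mathbf u_k)$ be conserved, $k\ge1$, $G=\delta\rho/\delta\mathbf u$, $s=\operatorname{Hess}_k\rho$. We have $\mathbb F=F_*+\alpha(F,\,\cdot\,)$ and $\nabla_tG=D_tG-\alpha(F,\,\cdot\,)^\dagger G$, so Lemma~\ref{lem:cosym} takes the form
\begin{equation}\label{eq:covcosym}
\nabla_tG+\mathbb F^\dagger G=0,\qquad\mathbb F^\dagger=-\nabla_x^3-3\nabla_x\circ L^\dagger+B^\dagger .
\end{equation}
Let $\nabla_\varepsilon G=\mathcal HV$ with $\mathcal H=h_n\nabla_x^n+h_{n-1}\nabla_x^{n-1}+\cdots$ and $n=2k\ge2$; the $h_j$ map vectors to covectors. The operator $\mathcal H$ differs from $G_*$ by a term of order $0$, so $h_n=(-1)^ks$ by Lemma~\ref{lem:hess}. We apply $\nabla_\varepsilon$ to \eqref{eq:covcosym} and bound the order in $V$ of every correction.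

\emph{First term.} The commutator $[\nabla_\varepsilon,\nabla_t]G$ is a curvature term, of order $0$ in $V$. Next, $\nabla_t(h_j\nabla_x^jV)=(\nabla_th_j)\nabla_x^jV+h_j\nabla_t\nabla_x^jV$, and $\nabla_t\nabla_x^jV$ differs from $\nabla_x^j\mathbb FV$ by terms of order $\le j-1$, because $[\nabla_t,\nabla_x]$ contains no differentiation. So $\nabla_\varepsilon\nabla_tG=\mathcal H\mathbb FV+(\text{order}\le n)$.

\emph{Second term.} The commutator $C=[\nabla_\varepsilon,\nabla_x]$ has order $0$ in $V$, so $[\nabla_\varepsilon,\nabla_x^3]G=(\nabla_x^2C+\nabla_xC\nabla_x+C\nabla_x^2)G$ has order $\le2$. The variation $\nabla_\varepsilon L=L(\nabla_xV,W_0)+L(W_0,\nabla_xV)$ has order $1$ and is differentiated once more, which gives order $\le2$. The variation of $B$ has order $\le2$ by \eqref{eq:varW}. So $\nabla_\varepsilon(\mathbb F^\dagger G)=\mathbb F^\dagger\mathcal HV+(\text{order}\le2)$.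

Since $n\ge2$, the operator $\mathcal H\mathbb F+\mathbb F^\dagger\mathcal H$ has order $\le n$. This is the place where $k\ge1$ is used. The leading terms are
\begin{align*}
\mathcal H\mathbb F&=h_n\nabla_x^{n+3}+h_{n-1}\nabla_x^{n+2}+(h_{n-2}+3h_nL)\nabla_x^{n+1}+\cdots,\\
\mathbb F^\dagger\mathcal H&=-h_n\nabla_x^{n+3}-(h_{n-1}+3\nabla_xh_n)\nabla_x^{n+2}\\
&\qquad-(h_{n-2}+3\nabla_xh_{n-1}+3\nabla_x^2h_n+3L^\dagger h_n)\nabla_x^{n+1}+\cdots,
\end{align*}
and the coefficients of $\nabla_x^{n+2}$ and $\nabla_x^{n+1}$ give
\begin{equation}\label{eq:two}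
\nabla_xh_n=0,\qquad\nabla_xh_{n-1}=h_nL-L^\dagger h_n .
\end{equation}
If $h_n$ depended on some $\mathbf u_r$ with $r\ge1$ maximal, then $\nabla_xh_n$ would depend on $\mathbf u_{r+1}$. So $h_n$ is a tensor field on $M$, and $u^j_1\nabla_jh_n=0$ gives $\nabla s=0$. The right side of the second equation now depends only on $\mathbf u$ and $\mathbf u_1$, and the same argument shows that $h_{n-1}$ is a tensor field on $M$. Then the left side is linear and the right side is quadratic in $\mathbf u_1$, so both vanish. Thus $L(X,X)$ is $s$-symmetric for every $X$, and by polarization so is $S=L(X,Y)+L(Y,X)$. By \eqref{eq:skew} and \eqref{eq:Delta}, $\Delta(X,Y)$ is $s$-skew. Therefore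
\[
s(L(X,Y)Z,A)=\tfrac12s\bigl((S+\Delta(X,Y))Z,A\bigr)=\tfrac12s\bigl(Z,(S-\Delta(X,Y))A\bigr)=s(Z,L(Y,X)A),
\]
and $s\in\mathcal G$.
\end{proof}

\section{The Lie algebra of the triple system}\label{sec:lie}

\subsection{A parallel frame}
We first explain, without using it in the proofs, what has to be constructed. Let $\mathbf u(x,\tau)$ solve a system $\mathbf u_\tau=P$. Choose frames $\phi(x,\tau):\mathbb R^N\to T_{\mathbf u(x,\tau)}M$ that are parallel along one $\tau$-curve and satisfy $\nabla_x\phi=0$. In such a frame $\sigma$ has constant components, $\mathbf u_1=\phi q$, and $W_j=\phi\,D^jq$ with $D=\partial/\partial x$. Write $\nabla_\tau\phi=\phi N$ and denote $\phi^{-1}P$ again by $P$. The two identities \eqref{eq:comm} become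
\begin{equation}\label{eq:frame}
q_\tau=DP-Nq,\qquad DN=\Delta(q,P).
\end{equation}
The connection has disappeared: if $P$ is a polynomial in $q,Dq,\dots$ built from $\sigma$, we have a system with constant coefficients in one Jordan triple system. It is local only if $\Delta(q,P)$ is a total derivative. So we need polynomials $P_n$ for which this holds and whose flows commute. We shall see that \eqref{eq:frame} is a zero-curvature equation in a Lie algebra built from $\sigma$, and that this algebra has a grading element which allows a spectral parameter to be inserted. A central coordinate, added to the algebra, will keep track of $g$ and produce the densities.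

\subsection{The algebra}
Fix $u\in M$, $\mathcal V=T_uM$, and $g\in\mathcal G$; the choice $g=0$ is allowed. Consider triples $h=(h_+,h_-,h_0)\in\operatorname{End}\mathcal V\oplus\operatorname{End}\mathcal V\oplus\mathbb R$ with the bracket $[h,h']=([h_+,h'_+],[h_-,h'_-],0)$. For $x,y\in\mathcal V$ put
\[
d(x,y)=\bigl(L(x,y),-L(y,x),g(x,y)\bigr),\qquad E=(1,-1,0),\qquad\mathfrak h=\operatorname{span}\{d(x,y),E\}.
\]
Let $\mathcal V_\pm=\{x_\pm\}$ be two copies of $\mathcal V$, let $\mathfrak m=\mathcal V_+\oplus\mathcal V_-$ and $\mathfrak g=\mathfrak h\oplus\mathfrak m$, with the antisymmetric bracket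
\[
[h,x_\pm]=(h_\pm x)_\pm,\qquad[x_+,y_-]=-d(x,y),\qquad[x_+,y_+]=[x_-,y_-]=0 .
\]
Let $\theta x_\pm=x_\mp$ and $\theta(h_+,h_-,h_0)=(h_-,h_+,-h_0)$.

\begin{lemma}\label{lem:lie}
The space $\mathfrak g$ is a Lie algebra, and $\theta$ is an automorphism with $\theta E=-E$. Every $h\in\mathfrak h$ satisfies
\begin{gather}
h_+\sigma(x,y,z)=\sigma(h_+x,y,z)+\sigma(x,h_-y,z)+\sigma(x,y,h_+z),\label{eq:der}\\
g(h_+x,y)+g(x,h_-y)=0,\label{eq:gskew}\\
[h,d(x,y)]=d(h_+x,y)+d(x,h_-y).\label{eq:hd}
\end{gather}
\end{lemma}

\begin{proof}
For $h=E$, \eqref{eq:der} reads $\sigma=\sigma-\sigma+\sigma$ and \eqref{eq:gskew} reads $g-g=0$. For $h=d(a,b)$ they are \eqref{eq:J} applied to $z$ and the invariance of $g$. We have $\theta E=-E$ and $\theta d(x,y)=-d(y,x)$, so $\theta\mathfrak h=\mathfrak h$. The first component of \eqref{eq:hd} is \eqref{eq:der}. The second component, $[h_-,L(y,x)]=L(h_-y,x)+L(y,h_+x)$, is \eqref{eq:der} for $\theta h$. The third component is \eqref{eq:gskew}. Since also $[h,E]=0$, the space $\mathfrak h$ is closed under the bracket, and it is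 a Lie algebra acting on $\mathcal V_+$ and $\mathcal V_-$.

The map $\theta$ preserves brackets: $\theta[h,h']=[\theta h,\theta h']$ and $\theta[h,x_\pm]=(h_\pm x)_\mp=[\theta h,x_\mp]$ by definition, and $\theta[x_+,y_-]=d(y,x)=[x_-,y_+]$. It remains to check the Jacobi identity on triples with at least two entries in $\mathfrak m$. For $(h,x_+,y_-)$ it is \eqref{eq:hd}. For $(h,x_\pm,y_\pm)$ and $(x_\pm,y_\pm,z_\pm)$ all three terms vanish. For $(x_+,y_+,z_-)$ it asks that $[x_+,[y_+,z_-]]=[d(y,z),x_+]=\sigma(y,z,x)_+$ be symmetric in $x,y$, which is \eqref{C4}. The case $(x_-,y_-,z_+)$ follows by applying $\theta$.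
\end{proof}

We record the facts that will be used.
\begin{itemize}
\item[(L1)] $[E,x_\pm]=\pm x_\pm$ and $[E,\mathfrak h]=0$. So $\operatorname{ad}E$ has kernel $\mathfrak h$ and image $\mathfrak m$, and its square is the identity on $\mathfrak m$. Moreover $[\mathfrak h,\mathfrak m]\subset\mathfrak m$ and $[\mathfrak m,\mathfrak m]\subset\mathfrak h$.
\item[(L2)] The $\theta$-fixed elements of $\mathfrak m$ are the $\hat x=x_++x_-$. A $\theta$-fixed element of $\mathfrak h$ has the form $(N,N,0)$; we denote it by $N$. Then $[N,\hat x]=\widehat{Nx}$, and by \eqref{eq:der} and \eqref{eq:gskew} the operator $N$ is a derivation of $\sigma$ and is skew for $g$.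
\item[(L3)] $[\hat x,\hat y]=-d(x,y)+d(y,x)=-\Delta(x,y)$, in the notation of (L2).
\item[(L4)] The functional $f(h)=h_0$ on $\mathfrak h$ vanishes on $[\mathfrak h,\mathfrak h]$ and on $E$, and $f(d(x,y))=g(x,y)$.
\end{itemize}
The third component exists for the sake of (L4). Without it, $g(x,y)$ need not be a function of the pair of operators $(L(x,y),-L(y,x))$; for $\sigma=0$ the operators vanish while $g$ is arbitrary. For $N=1$, $\sigma(x,y,z)=cxyz$ and $g=0$ one has $d(x,y)=cxyE$, and $\mathfrak g$ is spanned by $E,1_+,1_-$ with $[E,1_\pm]=\pm1_\pm$, $[1_+,1_-]=-cE$; for $c\ne0$ this is $\mathfrak{sl}_2$.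

With $Q=\hat q$, the equation $[D-Q,\ \partial_\tau-(\hat P-N)]=0$ means $Q_\tau=D(\hat P-N)-[Q,\hat P-N]$. By (L2) and (L3), its $\mathfrak m$-part and $\mathfrak h$-part are the two equations \eqref{eq:frame}. The next section replaces $D-Q$ by $D-\lambda E-Q$.

\section{Commuting polynomial flows}\label{sec:flows}

\subsection{Invariant expressions}
The algebra $\mathfrak g$ lives at one point $u$, while the flows must be defined on all of $M$. We handle this by using formulas that do not depend on $u$. Let $q=q_0,q_1,q_2,\dots$ be symbols. \emph{Vector expressions} are the formal linear combinations, with numerical coefficients, of iterated products: each $q_j$ is one, and $\sigma(A,B,C)$ is one, trilinearly, if $A,B,C$ are. \emph{Operator expressions} and \emph{scalar expressions} are the linear combinations of symbols $L(A,B)$ and $g(A,B)$, and \emph{$\mathfrak g$-expressions} are the linear combinations of symbols $A_+$, $A_-$, $d(A,B)$, with $A,B$ vector expressions. The \emph{degree} of a monomial is the number of symbols $q_j$ in it, and the \emph{weight}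 is additive, with $q_j$ of weight $j+1$. The operator $D$ acts by the Leibniz rule with $Dq_j=q_{j+1}$ and raises the weight by $1$.

An expression can be evaluated in two ways. At a fixed $u$, using $\sigma(u)$ and $g(u)$, it is a polynomial in $q_0,q_1,\dots\in T_uM$ without constant term, and $D$ becomes the derivation $\sum_jq^i_{j+1}\partial/\partial q^i_j$. Substituting then $q_j=W_j$, a vector, operator or scalar expression $A$ gives a differential function $A(W)$. An identity between expressions that holds as a polynomial identity at each $u$ holds after the substitution. Since $\sigma$ and $g$ are parallel,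
\begin{equation}\label{eq:Dnabla}
(DA)(W)=\nabla_x\bigl(A(W)\bigr),
\end{equation}
with $\nabla_x=D_x$ on scalars. Finally, the $\mathfrak g$-expressions are closed under $D$, under $\operatorname{ad}E$ and its inverse on $\mathfrak m$, and under brackets, by the table
\begin{gather*}
[A_+,B_-]=-d(A,B),\qquad[d(A,B),C_+]=\sigma(A,B,C)_+,\qquad[d(A,B),C_-]=-\sigma(B,A,C)_-,\\
[d(A,B),d(C,C')]=d(\sigma(A,B,C),C')-d(C,\sigma(B,A,C')),
\end{gather*}
whose last line is \eqref{eq:hd}.

\subsection{Dressing}
Fix $u$. Let $\mathcal P$ be the Lie algebra of $\mathfrak g$-valued polynomials in $q_0,q_1,\dots$, and consider formal series $\sum_{j\le J}\lambda^j\Phi_j$ with $\Phi_j\in\mathcal P$. We adjoin $D$ with $[D,\Phi]=D\Phi$. If $Y=O(\lambda^{-1})$, then $\operatorname{ad}Y$ is a derivation that lowers the degree in $\lambda$, so $e^{\operatorname{ad}Y}$ is a well-defined automorphism. Superscripts $\mathfrak h$ and $\mathfrak m$ denote components. Put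
\[
Q=\hat q,\qquad\mathcal L=D-\lambda E-Q .
\]
The flows will come from a series $\Psi=E+O(\lambda^{-1})$ commuting with $\mathcal L$. Solving $[\mathcal L,\Psi]=0$ term by term determines the $\mathfrak m$-parts algebraically, but gives the $\mathfrak h$-parts only through their derivatives, and it is not evident that the required antiderivatives are polynomials. The way around this is to conjugate $\mathcal L$ into an operator with coefficients in $\mathfrak h$, which commutes with $E$. This step needs no integration.

\begin{lemma}\label{lem:dress}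
There are unique series $Y=\sum_{n\ge1}\lambda^{-n}Y_n$ with values in $\mathfrak m$ and $H=\sum_{n\ge1}\lambda^{-n}H_n$ with values in $\mathfrak h$ such that
\begin{equation}\label{eq:dress}
e^{\operatorname{ad}Y}\mathcal L=D-\lambda E-H .
\end{equation}
The series $\Psi=e^{-\operatorname{ad}Y}E=\sum_{n\ge0}\lambda^{-n}\Psi_n$ commutes with $\mathcal L$, that is,
\begin{equation}\label{eq:rec}
\Psi_0=E,\qquad D\Psi_n=[E,\Psi_{n+1}]+[Q,\Psi_n]\quad(n\ge0).
\end{equation}
For $n\ge1$ the coefficients $Y_n,\Psi_n,H_n$ are given by $\mathfrak g$-expressions that do not depend on $u$, of weights $n$, $n$ and $n+1$.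
\end{lemma}

\begin{proof}
We have $[Y,D]=-DY$ and $[Y,-\lambda E]=\lambda[E,Y]$. For $n\ge0$ the coefficient of $\lambda^{-n}$ in $e^{\operatorname{ad}Y}\mathcal L-D$ is $[E,Y_{n+1}]+Z_n$, where $Z_0=-Q$ and $Z_n$ is a sum of iterated brackets of $Y_{n_1},\dots,Y_{n_m}$ with $D$ or $Q$, where $\sum n_i=n$, or with $E$, where $\sum n_i=n+1$ and $m\ge2$. So $Z_n$ involves only $Y_1,\dots,Y_n$. By (L1), equation \eqref{eq:dress} is equivalent to $[E,Y_{n+1}]=-Z_n^{\mathfrak m}$ and $H_n=-Z_n^{\mathfrak h}$, which determine $Y_{n+1}$ and $H_n$ uniquely, with $H_0=0$. By induction and the bracket table, $Z_n$ is a $\mathfrak g$-expression of weight $n+1$, which gives the claims on $Y_n$ and $H_n$, and then on $\Psi_n$. Finally $[\mathcal L,\Psi]=e^{-\operatorname{ad}Y}[D-\lambda E-H,E]=0$, and \eqref{eq:rec} is the coefficient of $\lambda^{-n}$.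
\end{proof}

Identities for $\Psi$ will be proved by a uniqueness statement.

\begin{lemma}\label{lem:U}
If $\Phi=\sum_{j\le J}\lambda^j\Phi_j$ has coefficients without constant term and $[\mathcal L,\Phi]=0$, then $\Phi=0$.
\end{lemma}

\begin{proof}
Suppose $\Phi_J\ne0$. The coefficient of $\lambda^{J+1}$ gives $[E,\Phi_J]=0$, so $\Phi_J$ takes values in $\mathfrak h$. The coefficient of $\lambda^J$ is $D\Phi_J-[E,\Phi_{J-1}]-[Q,\Phi_J]$, and its last two terms lie in $\mathfrak m$. So $D\Phi_J=0$. By the argument on highest derivatives $\Phi_J$ is constant, hence $0$, a contradiction.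
\end{proof}

\subsection{The polynomials $P_n$, $N_n$, $K_n$}

\begin{lemma}\label{lem:PNK}
One has $\theta\Psi_n=(-1)^{n+1}\Psi_n$. For odd $n$ there are vector expressions $P_n,K_n$ and an operator expression $N_n$ such that
\[
\Psi_n=\hat P_n-N_n,\qquad[E,\Psi_{n+1}]=\hat K_n,
\]
where $N_n$ is a derivation of $\sigma$ and skew for $g$. With $S_n=\Psi_{n+1}^{\mathfrak h}$ they satisfy
\begin{gather}
DN_n=\Delta(q,P_n),\qquad K_n=DP_n-N_nq,\label{eq:NK}\\
DS_n=d(q,K_n)+d(K_n,q),\qquad P_{n+2}=DK_n+(S_n)_+q .\label{eq:SP}
\end{gather}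
Moreover $P_1=q$, $P_3=q_2+\sigma(q,q,q)$, and $P_n$ equals $q_{n-1}$ plus terms that involve only $q_0,\dots,q_{n-2}$.
\end{lemma}

\begin{proof}
The automorphism $\Phi(\lambda)\mapsto\theta\Phi(-\lambda)$, extended by $D\mapsto D$, fixes $\mathcal L$, since $\theta E=-E$ and $\theta Q=Q$. So $\Psi(\lambda)+\theta\Psi(-\lambda)$ commutes with $\mathcal L$. Its $\lambda^0$-term is $E+\theta E=0$ and the other coefficients have no constant term, so it vanishes by Lemma~\ref{lem:U}. This is the parity statement.

Let $n$ be odd. Then $\Psi_n$ is $\theta$-fixed, and so is $[E,\Psi_{n+1}]$, because $\theta$ changes the sign of both entries. By (L2) they have the stated form, where $P_n$ and $K_n$ are the $\mathcal V_+$-components and $N_n$ is the first component of $-\Psi_n^{\mathfrak h}$. Equation \eqref{eq:rec} reads $D\hat P_n-DN_n=\hat K_n+[\hat q,\hat P_n]+[N_n,\hat q]$, and (L2), (L3) give \eqref{eq:NK}. By (L1), $\Psi_{n+1}^{\mathfrak m}=K_{n+}-K_{n-}$. The $\mathfrak h$-part of \eqref{eq:rec} for $n+1$ is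
\[
DS_n=[q_++q_-,K_{n+}-K_{n-}]=d(q,K_n)+d(K_n,q),
\]
and the $\mathcal V_+$-part is $DK_n=P_{n+2}-(S_n)_+q$. This proves \eqref{eq:SP}.

For $n=0$, \eqref{eq:rec} gives $[E,\Psi_1]=[E,Q]$, so $P_1=q$. Then $DN_1=\Delta(q,q)=0$, so $N_1=0$, as there is no constant term, and $K_1=q_1$. Next $DS_1=D\,d(q,q)$, so $S_1=d(q,q)$ and $P_3=q_2+\sigma(q,q,q)$. In general $N_n$ and $S_n$ have degree $\ge2$, so the linear part of $P_{n+2}$ is $D^2$ of the linear part of $P_n$, and the linear part of $P_n$ is $q_{n-1}$. A monomial of weight $n$ and degree $\ge2$ contains only $q_j$ with $j+1\le n-1$.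
\end{proof}

Equations \eqref{eq:NK} are \eqref{eq:frame}, and $P_3$ is the right side of \eqref{eq:cov}. The passage from $P_n$ to $P_{n+2}$ asks for two antiderivatives, $N_n$ and $S_n$, and Lemma~\ref{lem:dress} guarantees that both exist. The bracket table shows that $g$ does not enter $P_n$, $K_n$ or the operator $N_n$.

\begin{example}
For $n=3$, $\Delta(q,q_2)=D\Delta(q,q_1)$, and $\Delta(q,\sigma(q,q,q))=-[L(q,q),L(q,q)]=0$ by \eqref{eq:J}. So $N_3=\Delta(q,q_1)$, and
\[
K_3=q_3+2\sigma(q,q,q_1)+\sigma(q,q_1,q)-\sigma(q,q_1,q)+\sigma(q_1,q,q)=q_3+3\sigma(q,q,q_1).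
\]
In the parallel frame the system \eqref{eq:cov} is thus $q_t=q_3+3\sigma(q,q,q_1)$. For $N=1$ and $\sigma(x,y,z)=cxyz$ we have $\Delta=0$, $N_n=0$, and \eqref{eq:SP} becomes $P_{n+2}=D^2P_n+2cq\,D^{-1}(q\,DP_n)$. From $qDP_3=D(qq_2-\frac12q_1^2+\frac34cq^4)$ and $D^2q^3=3q^2q_2+6qq_1^2$ we get
\[
P_5=q_4+5cq^2q_2+5cqq_1^2+\tfrac32c^2q^5 .
\]
By Section~\ref{sec:transfer}, $u_\tau=u_5+5cu_1^2u_3+5cu_1u_2^2+\frac32c^2u_1^5$ is a symmetry of $u_t=u_3+cu_1^3$.
\end{example}

\subsection{Zero curvature}
For odd $n$ let $\partial_n$ be the derivation with $\partial_nq_j=D^jK_n$. It commutes with $D$, acts on expressions by the Leibniz rule, and we adjoin it to the Lie algebra of series in the same way as $D$. Split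
\[
\lambda^n\Psi=\mathcal A_n+\mathcal C_n,\qquad\mathcal A_n=\sum_{j=0}^n\lambda^{n-j}\Psi_j,\qquad\mathcal C_n=O(\lambda^{-1}).
\]

\begin{proposition}\label{prop:zc}
For odd $n$ and $m$,
\begin{gather}
[\mathcal L,\partial_n-\mathcal A_n]=0,\label{eq:lax}\\
\partial_nP_m+N_nP_m=\partial_mP_n+N_mP_n .\label{eq:commP}
\end{gather}
\end{proposition}

\begin{proof}
By \eqref{eq:rec}, $[\mathcal L,\mathcal A_n]=\sum_{j=0}^n\bigl(\lambda^{n-j}[E,\Psi_{j+1}]-\lambda^{n-j+1}[E,\Psi_j]\bigr)$. The sum telescopes to $[E,\Psi_{n+1}]=\hat K_n=\partial_nQ=[\mathcal L,\partial_n]$, which is \eqref{eq:lax}.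

By the Jacobi identity, $\Phi=[\partial_n-\mathcal A_n,\Psi]=\partial_n\Psi-[\mathcal A_n,\Psi]$ commutes with $\mathcal L$. Since $[\lambda^n\Psi,\Psi]=0$, we have $\Phi=\partial_n\Psi+[\mathcal C_n,\Psi]$. The coefficients of $\mathcal C_n$ and the polynomials $D^jK_n$ have no constant term, so neither has $\Phi$, and Lemma~\ref{lem:U} gives $\partial_n\Psi=[\mathcal A_n,\Psi]$. Let $(\,\cdot\,)_{\ge0}$ denote the part that is polynomial in $\lambda$. Then $\partial_n\mathcal A_m=[\mathcal A_n,\mathcal A_m+\mathcal C_m]_{\ge0}$, and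
\begin{align*}
\partial_n\mathcal A_m-\partial_m\mathcal A_n-[\mathcal A_n,\mathcal A_m]&=\bigl([\mathcal A_n,\mathcal A_m]+[\mathcal A_n,\mathcal C_m]+[\mathcal C_n,\mathcal A_m]\bigr)_{\ge0}\\
&=\bigl([\lambda^n\Psi,\lambda^m\Psi]-[\mathcal C_n,\mathcal C_m]\bigr)_{\ge0}=0 .
\end{align*}
This is an identity between polynomials in $\lambda$. At $\lambda=0$ it reads $\partial_n\Psi_m-\partial_m\Psi_n=[\Psi_n,\Psi_m]$. The $\mathfrak m$-part of the right side is $-[N_n,\hat P_m]+[N_m,\hat P_n]$, and \eqref{eq:commP} follows from (L2).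
\end{proof}

\section{The symmetries}\label{sec:transfer}

For odd $n$ consider the system $\mathbf u_{\tau_n}=P_n(W)$ on $M$. The following lemma replaces the parallel frame of Section~\ref{sec:lie}: it says that $\nabla_{\tau_n}$ is the polynomial flow $\partial_n$ corrected by the rotation $N_n$ of the frame.

\begin{lemma}\label{lem:transfer}
For every vector expression $A$ and every scalar expression $\mu$,
\[
\nabla_{\tau_n}\bigl(A(W)\bigr)=(\partial_nA)(W)+N_n(W)A(W),\qquad D_{\tau_n}\bigl(\mu(W)\bigr)=(\partial_n\mu)(W).
\]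
\end{lemma}

\begin{proof}
We omit the argument $W$ in $P_n,K_n,N_n$. For $A=q_0$, equations \eqref{eq:comm}, \eqref{eq:Dnabla} and \eqref{eq:NK} give $\nabla_{\tau_n}W_0=\nabla_xP_n=K_n+N_nW_0$. Suppose the formula holds for $q_j$. By \eqref{eq:comm},
\[
\nabla_{\tau_n}W_{j+1}=\nabla_x\bigl(D^jK_n+N_nW_j\bigr)-R(W_j,W_0,P_n)=D^{j+1}K_n+N_nW_{j+1}+(\nabla_xN_n)W_j-R(W_j,W_0,P_n).
\]
The last two terms cancel, because $\nabla_xN_n=\Delta(W_0,P_n)=R(\,\cdot\,,W_0,P_n)$ by \eqref{eq:NK} and \eqref{eq:Delta}. This is where \eqref{C3} ties the algebra to the connection. If the formula holds for $A,B,C$, then by \eqref{C2}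
\[
\nabla_{\tau_n}\sigma(A,B,C)=\partial_n\sigma(A,B,C)+\sigma(N_nA,B,C)+\sigma(A,N_nB,C)+\sigma(A,B,N_nC),
\]
and the last three terms add up to $N_n\sigma(A,B,C)$, since $N_n$ is a derivation. For $\mu=g(A,B)$, the condition $\nabla g=0$ gives $D_{\tau_n}\mu=\partial_n\mu+g(N_nA,B)+g(A,N_nB)$, and the last two terms cancel, since $N_n$ is skew.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:sym}]
Take $g=0$. By Lemma~\ref{lem:PNK} and $W_j=\mathbf u_{j+1}+\cdots$, the function $P_n(W)$ is $\mathbf u_n$ plus a function of $\mathbf u,\dots,\mathbf u_{n-1}$, and by \eqref{eq:cov} the system with $n=3$ is \eqref{eq:sys}. Lemma~\ref{lem:transfer} and \eqref{eq:commP} give $\nabla_{\tau_n}P_m(W)=\nabla_{\tau_m}P_n(W)$ for all odd $n,m$. By Lemma~\ref{lem:comm} the systems commute pairwise, and in particular each commutes with \eqref{eq:sys}.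
\end{proof}

\section{The conserved densities}\label{sec:densities}

The densities are the central components of the coefficients $H_n$ in \eqref{eq:dress}. In the dressed picture the Lax equation \eqref{eq:lax} takes place inside $\mathfrak h$, and a functional that kills $[\mathfrak h,\mathfrak h]$ turns it into a sequence of scalar conservation laws. Let $0\ne g\in\mathcal G$, and build $\mathfrak g$ with this $g$.

\begin{lemma}\label{lem:fH}
For every $n\ge1$, $f(H_n)$ is a scalar expression of weight $n+1$, and $f(H_n)(W)$ is a conserved density of \eqref{eq:sys}.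
\end{lemma}

\begin{proof}
The first claim follows from Lemma~\ref{lem:dress} and (L4). Write $e^{\operatorname{ad}Y}(\partial_3-\mathcal A_3)=\partial_3-\mathcal A'$, where $[Y,\partial_3]=-\partial_3Y$. The coefficients of $\mathcal A'$ are $\mathfrak g$-expressions plus multiples of $E$. Applying $e^{\operatorname{ad}Y}$ to \eqref{eq:lax} gives $[D-\lambda E-H,\partial_3-\mathcal A']=0$, that is,
\[
\partial_3H=D\mathcal A'-\lambda[E,\mathcal A']-[H,\mathcal A'].
\]
The $\mathfrak m$-part is $0=D\mathcal A'^{\,\mathfrak m}-\lambda[E,\mathcal A'^{\,\mathfrak m}]-[H,\mathcal A'^{\,\mathfrak m}]$. If $\mathcal A'^{\,\mathfrak m}\ne0$ had top degree $J$, the coefficient of $\lambda^{J+1}$ would say that $\operatorname{ad}E$ kills its top coefficient, contrary to (L1). So $\mathcal A'$ takes values in $\mathfrak h$ and $\partial_3H=D\mathcal A'-[H,\mathcal A']$. By (L4), $\partial_3f(H_n)=Df(\mathcal A'_n)$, where $\mathcal A'_n$ is the coefficient of $\lambda^{-n}$ and $f(\mathcal A'_n)$ is a scalar expression. Lemma~\ref{lem:transfer} with $\tau_3=t$ and \eqref{eq:Dnabla}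 give $D_t\bigl(f(H_n)(W)\bigr)=D_x\bigl(f(\mathcal A'_n)(W)\bigr)$.
\end{proof}

It remains to see that these densities are not trivial and to find their order and Hessian. Both are read off from the quadratic part.

\begin{proof}[Proof of Theorem~\ref{thm:cons}\textup{(b)}]
Let $k=m+1$ with $m\ge0$. We show that $\frac12(-1)^{m+1}f(H_{2m+1})(W)$ is the required density. A superscript $(r)$ denotes the part of degree $r$ in the $q_j$.

\emph{The quadratic part.} Since $H^{(1)}=0$, the linear part of \eqref{eq:dress} is $-DY^{(1)}+\lambda[E,Y^{(1)}]=Q$. Hence $[E,Y_1^{(1)}]=Q$ and $[E,Y^{(1)}_{n+1}]=DY_n^{(1)}$, and by induction $Y_n^{(1)}=q_{n-1,+}+(-1)^nq_{n-1,-}$. Vector expressions have odd degree, so $Y^{(2)}=0$, and the quadratic part of \eqref{eq:dress} is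
\[
-H^{(2)}=-[Y^{(1)},Q]+\tfrac12\bigl[Y^{(1)},-DY^{(1)}+\lambda[E,Y^{(1)}]\bigr]=-\tfrac12[Y^{(1)},Q].
\]
So $H_n^{(2)}=\frac12\bigl(-d(q_{n-1},q)+(-1)^nd(q,q_{n-1})\bigr)$ and $f(H_n^{(2)})=\frac12\bigl(-1+(-1)^n\bigr)g(q,q_{n-1})$. For $n=2m+1$ this is $-g(q_0,q_{2m})$, which after $m$ integrations by parts equals $(-1)^{m+1}g(q_m,q_m)$ modulo $D$ of a scalar expression.

\emph{The terms of higher degree.} Such a term is a multilinear scalar monomial $\mu(q_{k_1},\dots,q_{k_r})$ with $r\ge3$ and weight $2m+2$, so $\sum k_i=2m+2-r\le2m-1$. At most one index, say $k_1$, is $\ge m$. If $k_1\ge m+1$, then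
\[
\mu(q_{k_1},q_{k_2},\dots)=D\mu(q_{k_1-1},q_{k_2},\dots)-\sum_{i\ge2}\mu(q_{k_1-1},\dots,q_{k_i+1},\dots).
\]
The indices $k_2,\dots,k_r$ have sum $\le m-2$ before this step, so they are $\le m-1$ after it, and $\sum k_i$ is unchanged. Repeating the step until the first index is $m$, we find that modulo $D$ of scalar expressions these terms involve only $q_0,\dots,q_m$ and are at most linear in $q_m$.

\emph{Conclusion.} By \eqref{eq:Dnabla} and Lemma~\ref{lem:fH}, the class of $\frac12(-1)^{m+1}f(H_{2m+1})(W)$ contains a conserved density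
\[
\rho=\tfrac12g(W_m,W_m)+\bigl(\text{terms at most linear in }W_m\text{, with coefficients depending on }\mathbf u,W_0,\dots,W_{m-1}\bigr).
\]
Since $W_m=\mathbf u_k+\cdots$ and $W_0,\dots,W_{m-1}$ do not depend on $\mathbf u_k$, the function $\rho$ depends on $\mathbf u,\dots,\mathbf u_k$ and $\operatorname{Hess}_k\rho=g\ne0$. By Lemma~\ref{lem:hess} its order is exactly $k$.
\end{proof}

For $m=0$ there are no terms of higher degree, and $\rho=\frac12g(W_0,W_0)$ is the density of Example~\ref{ex:first}.

\begin{proof}[End of the proof of Theorem~\ref{thm:cons}]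
An infinite set has unbounded orders, so (i) implies (ii). Part (a) gives (ii)$\Rightarrow$(iii), part (b) gives (iii)$\Rightarrow$(iv), and (iv) contains (i).
\end{proof}

\section{Invariant forms at one point}\label{sec:point}

Of the two conditions \eqref{eq:inv}, the first is a differential equation and the second is algebraic. By \eqref{eq:Delta}, the second implies the integrability condition of the first, and this reduces (iii) to linear algebra at one point. We recall that a vector bundle with a flat connection over a simply connected base has a unique parallel section with any given value at a given point.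

\begin{proof}[Proof of Corollary~\ref{cor:point}]
(a) Let $\mathcal G_u$ be the space of invariant symmetric forms on $T_uM$. By \eqref{C2}, parallel transport along a curve from $u$ to $u'$ is an isomorphism of triple systems, so it maps $\mathcal G_u$ onto $\mathcal G_{u'}$. Hence the $\mathcal G_u$ form a subbundle of $S^2T^*M$ that is preserved by $\nabla$. The curvature operator of the pair $(X,Y)$ sends a form $g$ to $-g(R(\,\cdot\,,X,Y),\,\cdot\,)-g(\,\cdot\,,R(\,\cdot\,,X,Y))$. For $g\in\mathcal G_u$,
\[
g(\Delta(X,Y)Z,A)=g(Z,L(Y,X)A)-g(Z,L(X,Y)A)=-g(Z,\Delta(X,Y)A),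
\]
so by \eqref{eq:Delta} the curvature acts on $\mathcal G_u$ by zero, and the subbundle is flat. On a simply connected $M$ every $g_0\in\mathcal G_{u_0}$ extends to a unique $g\in\mathcal G$, and $g$ is nondegenerate if $g_0$ is, because parallel transport preserves the rank. The converse is evaluation at $u_0$.

(b) Put $t(X,Y)=\operatorname{tr}L(X,Y)$. A commutator has trace $0$, so \eqref{eq:J} gives $t(L(A,B)X,Y)=t(X,L(B,A)Y)$. Using this twice, the symmetric form $g(X,Y)=t(X,Y)+t(Y,X)$ satisfies
\[
g(L(A,B)X,Y)=t(X,L(B,A)Y)+t(L(B,A)Y,X)=g(X,L(B,A)Y).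
\]
It is parallel by \eqref{C2}, so $g\in\mathcal G$, with no assumption on the topology of $M$. If it is nondegenerate, Theorems~\ref{thm:sym} and~\ref{thm:cons} give both infinite sets.

(c) For $N=1$, both sides of the second identity in \eqref{eq:inv} are the same product of coordinates, so every form is invariant. By (a), condition (iii) holds on every simply connected neighborhood of a point, and Theorems~\ref{thm:sym} and~\ref{thm:cons} apply there. Theorem~\ref{thm:counter} provides the counterexample for $N=2$.
\end{proof}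

For the system \eqref{eq:example}, $\operatorname{tr}L(X,Y)=y(2x+x)$, and the form in (b) is $6\,du^2$. There the condition $\nabla g=0$ alone excludes nondegenerate forms. The last example shows that the algebraic condition is an obstruction of its own: the connection is flat and every constant form is parallel.

\begin{example}
Let $N=5$ with basis $e_1,e_2,f_1,f_2,f_3$, let $\alpha=0$, and let $\beta$ be the constant totally symmetric tensor with
\[
\beta(X,X,X)=x_1^3f_1+x_1^2x_2f_2+x_2^3f_3,
\]
where $x_1,x_2$ are the coordinates of $X$ along $e_1,e_2$. Then $T=0$, $R=0$ and $\sigma=\beta$. Conditions \eqref{C1}--\eqref{C4} hold because $\sigma$ is constant and symmetric. The values of $\sigma$ lie in $\mathcal F=\operatorname{span}(f_1,f_2,f_3)$, and $\sigma$ vanishes when one argument lies in $\mathcal F$, so each term of \eqref{C5} is zero. If $g\in\mathcal G$, then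
\[
g(\sigma(X,X,X),f_i)=g(X,\sigma(X,X,f_i))=0 .
\]
The three cubic polynomials are linearly independent, so the vectors $\sigma(X,X,X)$ span $\mathcal F$, and $g$ vanishes on $\mathcal F\times\mathcal F$. For a nondegenerate form on a $5$-dimensional space the orthogonal complement of $\mathcal F$ has dimension $2$ and cannot contain $\mathcal F$. So every $g\in\mathcal G$ is degenerate, and by Theorem~\ref{thm:cons} the system has no nondegenerate conservation law of order $\ge1$.
\end{example}
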